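\title{A right PCI-domain that is not a left PCI-domain}

\begin{abstract}
A ring $R$ is a right PCI-ring if every cyclic right $R$-module not isomorphic to $R_R$ is injective. We show that a right PCI-domain need not be a left PCI-domain. The example is the opposite ring of an Ore extension $L[t;S,D]$, where $L$ is a free skew field, $S$ is a non-surjective shift of the variables, and $D$ is an $S$-derivation chosen so that every linear equation $\sum c_iD^i(v)=d$ is solvable in $L$. We also show that a right PCI-domain is left PCI exactly when it is left Ore, and that a left PCI Ore extension $K[t;S,D]$ of a skew field is right PCI exactly when $S$ is surjective.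
\end{abstract}

\section{Introduction}\label{sec:intro}

Rings are associative with identity and modules are unital. A \emph{domain} is a nonzero ring without zero divisors, and a \emph{skew field} is a nonzero ring in which every nonzero element is invertible. A module $M$ is \emph{injective} if every homomorphism into $M$ from a submodule of a module $A$ extends to $A$.

How many cyclic modules over a domain $R$ can be injective? Not all of them, unless $R$ is a skew field. Indeed, suppose $R_R$ is injective and $a\neq0$. The map $aR\to R$, $ar\mapsto r$, extends to left multiplication by some $b\in R$, and $ba=1$. So every nonzero element has a left inverse, and $R$ is a skew field. The most one can ask of any other domain is that $R_R$ be the only exception. A cyclic right $R$-module $C$ is \emph{proper} if $C\not\cong R_R$, and $R$ is a \emph{right PCI-ring} if every proper cyclic right $R$-module is injective. Left PCI-rings are defined symmetrically. A \emph{right} (\emph{left}) \emph{PCI-domain} is a domain that is a right (left) PCI-ring.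

A skew field is a PCI-domain on both sides, since its only proper cyclic module is $0$. A commutative PCI-domain $R$ is a field: for $a\neq 0$ the module $R/aR$ is proper (Lemma~\ref{lem:proper}), and the map $aR\to R/aR$, $ar\mapsto r+aR$, extends to $R$ only if $ah-1\in aR$ for some $h$, which makes $a$ a unit. All other PCI-domains are therefore noncommutative, and the side in the definition may matter.

\begin{quote}
\textbf{Question.} Is every right PCI-domain also a left PCI-domain?
\end{quote}

A domain $R$ is \emph{right Ore} if $aR\cap bR\neq0$ for all nonzero $a,b\in R$, and \emph{left Ore} if $Ra\cap Rb\neq 0$ for all nonzero $a,b\in R$. A ring is \emph{right hereditary} if all its right ideals are projective. We use three known results without proof.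
\begin{itemize}
\item[(K1)] A right PCI-ring that is not semisimple artinian is a simple right Ore domain, and it is right noetherian and right hereditary.
\item[(K2)] A left Ore right PCI-domain is left noetherian.
\item[(K3)] (Boyle and Goodearl) If $R$ is a left and right noetherian domain, then $R$ is a right PCI-domain if and only if $R$ is a left PCI-domain.
\end{itemize}
These results suggest a positive answer. The PCI condition is symmetric for two-sided noetherian domains, it forces the noetherian property on its own side, and on the other side nothing is missing but the Ore condition. On the other hand, the Ore condition itself is not symmetric, and the question is whether the PCI condition is strong enough to carry it across. We show that it is not.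

The example is an Ore extension. Let $K$ be a skew field and $S$ a ring endomorphism of $K$. An \emph{$S$-derivation} of $K$ is an additive map $D\colon K\to K$ with
\[
D(ab)=S(a)D(b)+D(a)b\qquad(a,b\in K).
\]
The \emph{Ore extension} $K[t;S,D]$ is the ring whose elements are written uniquely as polynomials $\sum a_it^i$ with $a_i\in K$, and whose multiplication is determined by $ta=S(a)t+D(a)$ for $a\in K$. With coefficients on the left it is the left modules that are easy to describe, so we construct a left PCI-domain that is not right PCI and pass to the opposite ring $R^{\mathrm{op}}$, whose right modules are the left $R$-modules. We write $k\langle X\rangle$ for the free $k$-algebra on a set $X$ and $V^{(I)}$ for a direct sum of copies of $V$ indexed by a set $I$. A module is \emph{torsion} if each of its elements is annihilated by some nonzero element of the ring.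

\begin{theorem}\label{thm:main}
Let $k$ be a commutative field, $X$ an infinite set with $|X|\ge|k|$, and $\sigma\colon X\to X$ an injective map. There are a skew field $L\supseteq k\langle X\rangle$ with $|L|=|X|$, an endomorphism $S$ of $L$ extending $\sigma$, and an $S$-derivation $D$ of $L$ such that $R=L[t;S,D]$ has the following properties.
\begin{enumerate}
\item[(1)] $R$ is a domain in which every left ideal is principal, and $R$ is a left PCI-domain. It has a unique simple left module $V$ up to isomorphism. Every torsion left $R$-module is injective and isomorphic to some $V^{(I)}$.
\item[(2)] If $\sigma$ is not surjective, then $R$ is not right Ore. Hence $R$ is not a right PCI-domain, and $R^{\mathrm{op}}$ is a right PCI-domain that is not left PCI.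
\end{enumerate}
\end{theorem}

Taking $k=\mathbb{Q}$, $X=\{x_0,x_1,\dots\}$ and $\sigma(x_i)=x_{i+1}$, we see that the Question has a negative answer. The second theorem locates the asymmetry. A ring has \emph{finite left uniform dimension} if it contains no infinite direct sum of nonzero left ideals.

\begin{theorem}\label{thm:sharp}
\begin{enumerate}
\item[(1)] For a right PCI-domain $R$ the following are equivalent: $R$ is left PCI; $R$ is left Ore; $R$ is left noetherian; $R$ has finite left uniform dimension.
\item[(2)] Let $R$ be a domain with all left ideals principal. Then $R$ is left PCI if and only if $fR+Rg=R$ for all nonzero $f,g\in R$.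
\item[(3)] Let $K$ be a skew field with endomorphism $S$ and $S$-derivation $D$, and suppose that $R=K[t;S,D]$ is left PCI. Then $R$ is right PCI if and only if $S(K)=K$.
\end{enumerate}
\end{theorem}

The idea of the construction is a division of labor between $S$ and $D$. In Section~\ref{sec:ore} we find a condition on $S$ alone, non-surjectivity, that destroys the right Ore condition in $K[t;S,D]$, and a condition on $D$ alone, solvability of all linear equations, that makes the ring left PCI. It remains to meet both conditions at once. Over a commutative field this is impossible, because there a nontrivial $S$ determines $D$ up to a scalar. Over the free skew field of Section~\ref{sec:free}, by contrast, $D$ can take arbitrary values on the variables, whatever $S$ is, and in Section~\ref{sec:choice} we spend a block of variables on each equation.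

\section{Cyclic modules over domains}\label{sec:cyclic}

This section proves parts (1) and (2) of Theorem~\ref{thm:sharp}. Every cyclic left $R$-module has the form $R/I$ for a left ideal $I$, and over a domain it is easy to tell which of them are proper.

\begin{lemma}\label{lem:proper}
Let $R$ be a domain and $I$ a left ideal. Then $R/I\cong R$ as left modules if and only if $I=0$. The same holds for right ideals.
\end{lemma}

\begin{proof}
An isomorphism $R/I\to R$ sends the generator $1+I$ to a generator $w\neq0$ of $R$. For $g\in I$ we get $gw=0$, hence $g=0$.
\end{proof}

Injectivity is tested by \emph{Baer's criterion}: a left $R$-module $M$ is injective if and only if every homomorphism from a left ideal of $R$ to $M$ extends to $R$. When left ideals are principal, this is a statement about solving equations.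

\begin{lemma}\label{lem:baer}
Let $R$ be a domain with all left ideals principal. A left $R$-module $M$ is injective if and only if $fM=M$ for every nonzero $f\in R$. In particular, every direct sum of injective left $R$-modules is injective.
\end{lemma}

\begin{proof}
The zero ideal imposes no condition, so consider a left ideal $Rf$ with $f\neq0$. Since $R$ is a domain, $r\mapsto rf$ is an isomorphism $R\to Rf$, so the homomorphisms $Rf\to M$ are the maps $rf\mapsto rd$ with $d\in M$ arbitrary. The homomorphisms $R\to M$ are the maps $r\mapsto rv$ with $v\in M$, and such a map extends $rf\mapsto rd$ exactly when $fv=d$. By Baer's criterion $M$ is injective if and only if $fv=d$ is solvable for all $f\neq0$ and $d\in M$. In a direct sum the equation is solved in each of the finitely many nonzero coordinates of $d$.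
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:sharp}(2)]
By Lemma~\ref{lem:proper} the proper cyclic left modules are the modules $M=R/Rg$ with $g\neq0$. For $f\neq0$ we have $fM=(fR+Rg)/Rg$, so $fM=M$ if and only if $fR+Rg=R$. Now apply Lemma~\ref{lem:baer}.
\end{proof}

The condition $fR+Rg=R$ is unchanged when left and right are exchanged. All asymmetry between the two PCI properties must therefore come from one-sided ideals that are not principal.

For domains, (K1) takes the following form.

\begin{lemma}\label{lem:k1}
A right PCI-domain is right Ore and right noetherian. A left PCI-domain is left Ore and left noetherian.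
\end{lemma}

\begin{proof}
The second statement is the first applied to $R^{\mathrm{op}}$. By (K1) we need only treat a semisimple artinian domain $R$. For $a\neq0$ the right ideal $aR$ is a direct summand of $R_R$, so $aR=eR$ with $e=e^2\neq0$. From $e(1-e)=0$ we get $e=1$, so $a$ has a right inverse. Thus $R$ is a skew field, and a skew field is right Ore and right noetherian.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:sharp}(1)]
Let $R$ be a right PCI-domain. If $R$ is left PCI, it is left Ore by Lemma~\ref{lem:k1}. If $R$ is left Ore, it is left noetherian by (K2). If $R$ is left noetherian, it is noetherian on both sides by Lemma~\ref{lem:k1}, so it is left PCI by (K3). The first three conditions are therefore equivalent.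

If $R$ is left noetherian, it has finite left uniform dimension, since the partial sums of an infinite direct sum of nonzero left ideals form a strictly ascending chain. Finally, suppose $R$ is not left Ore, and choose nonzero $a,b$ with $Ra\cap Rb=0$. We claim that the sum of the nonzero left ideals $Rba^i$, $i\ge0$, is direct. Let $r_0b+r_1ba+\dots+r_mba^m=0$. Then
\[
r_0b=-(r_1b+r_2ba+\dots+r_mba^{m-1})a\in Ra\cap Rb=0,
\]
so $r_0=0$, and canceling $a$ gives $r_1b+r_2ba+\dots+r_mba^{m-1}=0$. By induction on $m$ all $r_i$ vanish. Hence $R$ does not have finite left uniform dimension.
\end{proof}

\section{Ore extensions of skew fields}\label{sec:ore}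

Throughout this section $K$ is a skew field, $S$ is an endomorphism of $K$, $D$ is an $S$-derivation, and $R=K[t;S,D]$. The existence of this ring is standard. The map $S$ is injective, because its kernel is a proper ideal of $K$.

\subsection*{Degree and left division}
Induction on $n$ shows that $t^nb=S^n(b)t^n+(\text{terms of lower degree})$. Hence the product of a polynomial of degree $n$ with leading coefficient $a$ by a polynomial of degree $m$ with leading coefficient $b$ has degree $n+m$ and leading coefficient
\begin{equation}\label{eq:lead}
aS^n(b)\neq0 .
\end{equation}
So degree is additive, $R$ is a domain, and its units are the nonzero elements of $K$.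

Let $g$ have degree $m$ and leading coefficient $b$, and let $f$ have degree $n\ge m$ and leading coefficient $a$. By \eqref{eq:lead} the polynomial $f-aS^{n-m}(b)^{-1}t^{n-m}g$ has degree less than $n$. Repeating this step, we write any $f$ as $qg+r$ with $r=0$ or $\deg r<m$. Two consequences follow. A nonzero left ideal is generated by any of its nonzero elements of least degree, so \emph{every left ideal of $R$ is principal}. And the classes of $1,t,\dots,t^{m-1}$ span $R/Rg$ as a left $K$-space; they are independent because nonzero elements of $Rg$ have degree at least $m$. Thus
\begin{equation}\label{eq:dim}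
\dim_K(R/Rg)=\deg g\qquad(g\neq0).
\end{equation}

\subsection*{The right side depends on $S$}
To divide on the other side we must subtract $gct^{n-m}$ from $f$. Its leading coefficient is $bS^m(c)$, so we must solve $S^m(c)=b^{-1}a$, and this requires $S$ to be surjective.

\begin{lemma}\label{lem:right}
\begin{enumerate}
\item[(1)] If $S(K)=K$, every right ideal of $R$ is principal.
\item[(2)] If $y\in K\setminus S(K)$, then $tR\cap ytR=0$. So $R$ is not right Ore and is not a right PCI-domain.
\end{enumerate}
\end{lemma}

\begin{proof}
(1) The map $S$ is an automorphism. With $f,g$ as above and $c=S^{-m}(b^{-1}a)$, the polynomial $f-gct^{n-m}$ has degree less than $n$. So a nonzero right ideal is generated by any of its nonzero elements of least degree.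

(2) Since $0\in S(K)$, we have $y\neq0$, so $t$ and $yt$ are nonzero. Suppose $tp=ytq\neq0$. Then $p$ and $q$ are nonzero of the same degree $n$. If $p_n,q_n$ are their leading coefficients, \eqref{eq:lead} gives $S(p_n)=yS(q_n)$, so $y=S(p_nq_n^{-1})\in S(K)$, a contradiction. Thus $R$ is not right Ore, and by Lemma~\ref{lem:k1} it is not right PCI.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:sharp}(3)]
If $S(K)\neq K$, then $R$ is not right PCI by Lemma~\ref{lem:right}(2). Let $S(K)=K$. Since $R$ is left PCI with all left ideals principal, Theorem~\ref{thm:sharp}(2) gives $fR+Rg=R$ for all nonzero $f,g$. By Lemma~\ref{lem:right}(1) all left ideals of $R^{\mathrm{op}}$ are principal, and the condition just obtained, with $f$ and $g$ exchanged, is the same condition for $R^{\mathrm{op}}$. By Theorem~\ref{thm:sharp}(2) again, $R^{\mathrm{op}}$ is left PCI; that is, $R$ is right PCI.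
\end{proof}

\subsection*{The left side is controlled by $D$}
The smallest nonzero proper cyclic left module is $V=R/Rt$. By \eqref{eq:dim} it is one-dimensional over $K$, so it is simple, and we identify it with $K$ through $v\mapsto v+Rt$. Since $tv=S(v)t+D(v)\equiv D(v)$ modulo $Rt$, the element $t$ acts on $V=K$ as $D$, while $K$ acts by left multiplication:
\[
\Bigl(\sum_i c_it^i\Bigr)\cdot v=\sum_i c_iD^i(v).
\]
By Lemma~\ref{lem:baer}, injectivity of $V$ means that every linear equation in $D$ has a solution. To control the other cyclic modules we ask slightly more, namely that the homogeneous equations have a solution other than $0$: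
\begin{equation}\label{eq:star}
\begin{gathered}
\text{for all } n\ge1 \text{ and } c_0,\dots,c_n,d\in K \text{ with } c_n\neq0\\
\text{there is } v\in K,\ v\neq0, \text{ with } \textstyle\sum_{i=0}^nc_iD^i(v)=d.
\end{gathered}
\tag{$\ast$}
\end{equation}
The endomorphism $S$ does not appear in \eqref{eq:star}. The case of degree one shows how \eqref{eq:star} is used.

\begin{example}\label{ex:degree-one}
Assume \eqref{eq:star}. We verify by hand that $(t-a)R+R(t-b)=R$ for all $a,b\in K$, which is the condition of Theorem~\ref{thm:sharp}(2) for monic polynomials of degree one. Everything follows from the identity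
\[
(t-a)v=S(v)t+D(v)-av\qquad(v\in K).
\]
For $b=0$, an inhomogeneous equation suffices: if $D(v)-av=r$, then $r=(t-a)v-S(v)t$. For instance, one element $v$ with $D(v)=1$ gives $1=tv-S(v)t\in tR+Rt$.

For general $b$, a homogeneous equation reduces $t-b$ to $t$. Choose $w\neq0$ with $D(w)=bw$. Then $(t-b)w=S(w)t$, so $tw^{-1}=S(w)^{-1}(t-b)$. Given $r\in K$, choose $v$ with $D(v)-av=rw$. Multiplying $(t-a)v=S(v)t+rw$ on the right by $w^{-1}$ gives
\[
r=(t-a)\,vw^{-1}-S(vw^{-1})\,(t-b).
\]
So $K\subseteq(t-a)R+R(t-b)$, and since $R=K+R(t-b)$ by left division, the sum is $R$. In module terms, the map $R\to V$, $h\mapsto h\cdot w$, is onto and vanishes on $R(t-b)$, so by \eqref{eq:dim} it induces an isomorphism $R/R(t-b)\cong V$. At no point did we need a preimage under $S$.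
\end{example}

In higher degree, a nonzero solution of the homogeneous equation splits off a right factor of degree one, and injectivity splits the resulting extension of modules.

\begin{proposition}\label{prop:star}
If $D$ satisfies \eqref{eq:star}, then $V$ is injective and $R/Rf\cong V^n$ for every nonzero $f\in R$ of degree $n$. Consequently $R$ is a left PCI-domain, $V$ is its only simple left module up to isomorphism, and every torsion left $R$-module is injective and isomorphic to some $V^{(I)}$.
\end{proposition}

\begin{proof}
Let $f\neq0$. If $\deg f=0$, then $f$ is a unit and $f\cdot V=V$. If $\deg f\ge1$, then $f\cdot V=V$ by \eqref{eq:star}. By Lemma~\ref{lem:baer}, $V$ and all direct sums $V^{(I)}$ are injective.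

We prove $R/Rf\cong V^n$ by induction on $n=\deg f$. For $n=0$ both sides are $0$. Let $n\ge1$. By \eqref{eq:star} with $d=0$ there is $w\neq0$ in $V$ with $f\cdot w=0$. The map $R\to V$, $h\mapsto h\cdot w$, is onto because $V$ is simple. Its kernel is a left ideal $Rg$ that contains $f$, so $g\neq0$, and $R/Rg\cong V$. By \eqref{eq:dim}, $\deg g=\dim_KV=1$. Write $f=hg$; then $\deg h=n-1$. Right multiplication by $g$ is an isomorphism $R\to Rg$ of left modules carrying $Rh$ onto $Rf$, so $Rg/Rf\cong R/Rh\cong V^{n-1}$ by induction. This module is injective, so the exact sequence
\[
0\longrightarrow Rg/Rf\longrightarrow R/Rf\longrightarrow R/Rg\longrightarrow0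
\]
splits, and $R/Rf\cong V^{n-1}\oplus V$.

By Lemma~\ref{lem:proper}, a proper cyclic left module is $R/Rf$ with $f\neq0$, hence some $V^n$, hence injective. So $R$ is a left PCI-domain. A simple left module is cyclic and is not isomorphic to $R$, since $0\neq Rt\neq R$. So it is some $V^n$, and simplicity forces $n=1$. If $M$ is torsion and $m\in M$, then $Rm\cong R/Rf$ with $Rf$ the annihilator of $m$, which is nonzero; so $Rm\cong V^n$ for some $n$. Thus $M$ is a sum of simple submodules isomorphic to $V$. A sum of simple submodules is the direct sum of some of them, so $M\cong V^{(I)}$, which is injective.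
\end{proof}

\subsection*{Why the coefficients cannot commute}
By Lemma~\ref{lem:right} and Proposition~\ref{prop:star} we need a skew field with a non-surjective endomorphism $S$ and an $S$-derivation satisfying \eqref{eq:star}. The simplest choices fail. For $c\in K$ the map $D(b)=S(b)c-cb$ is an $S$-derivation, called \emph{inner}; the case $c=0$ is $D=0$. For such $D$ put $u=t+c$. Then $ub=S(b)t+S(b)c-cb+cb=S(b)u$ for $b\in K$. Every element of $R$ has the form $\sum a_iu^i$, since $u^i$ is monic of degree $i$, and $u\sum a_iu^i=\sum S(a_i)u^{i+1}$. So $uR+Ru=Ru\neq R$, and $R$ is not left PCI by Theorem~\ref{thm:sharp}(2).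

Now let $K$ be commutative and $S\neq\mathrm{id}$, say $S(a)\neq a$. Comparing $D(ab)=S(a)D(b)+D(a)b$ with $D(ba)=S(b)D(a)+D(b)a$ gives
\begin{equation}\label{eq:comm}
(S(a)-a)D(b)=(S(b)-b)D(a)\qquad(b\in K),
\end{equation}
so $D(b)=S(b)c-cb$ with $c=D(a)/(S(a)-a)$. Every $S$-derivation is inner. The constraint \eqref{eq:comm} comes from the relation $ab=ba$, and this points to a skew field generated by elements that satisfy no relations at all.

\section{The free skew field}\label{sec:free}

From now on $k$, $X$ and $\sigma$ are as in Theorem~\ref{thm:main}, and $F=k\langle X\rangle$. A $k$-algebra homomorphism from $F$ to a $k$-algebra may be prescribed arbitrarily on $X$. We need a skew field containing $F$ that keeps as much of this freedom as possible.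

\subsection*{Full matrices and universal localization}
A skew field containing $F$ contains nested expressions such as $(x-yz^{-1}w)^{-1}$, and these are best handled by inverting matrices. An $n\times n$ matrix $A$ over $F$ is \emph{full} if it cannot be written as $A=PQ$ with $P$ of size $n\times r$, $Q$ of size $r\times n$, and $r<n$. (For $r=0$ the product is the zero matrix, so a $1\times1$ matrix is full when its entry is nonzero.) A matrix that is not full is invertible over no skew field containing $F$, because $Q$ annihilates a nonzero column vector when $r<n$. So the full matrices are the only candidates for inversion. For distinct $x,y,z,w\in X$ the matrix $A=\left(\begin{smallmatrix}x&y\\ w&z\end{smallmatrix}\right)$ is full, since otherwise its image over the polynomial ring $k[X]$ would have determinant $xz-yw=0$. The identity $A\binom{1}{-z^{-1}w}=\binom{x-yz^{-1}w}{0}$ shows that, in a skew field over which $A$ is invertible, the top left entry of $A^{-1}$ is the expression above.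

The \emph{universal localization} $L$ of $F$ at the set of all full matrices is obtained from $F$ by adjoining, for each full $n\times n$ matrix $A$, the $n^2$ entries of a matrix $A'$ as new generators, subject to the relations $AA'=A'A=I$. Thus $L$ is generated as a ring by the image of $F$ and the entries of the inverses of full matrices, and it has the following universal property, in which homomorphisms are applied to matrices entry by entry.
\begin{itemize}
\item[(U)] A ring homomorphism $F\to B$ that carries all full matrices to invertible matrices over $B$ extends uniquely to a ring homomorphism $L\to B$.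
\end{itemize}
Any ring homomorphism defined on $L$ carries full matrices over $F$ to invertible matrices, so the uniqueness in (U) can be restated as follows.
\begin{itemize}
\item[(U$'$)] Two ring homomorphisms $L\to B$ that agree on $F$ are equal.
\end{itemize}
A ring is a \emph{fir} if all its left ideals and right ideals are free modules of unique rank, and a \emph{semifir} if this holds for the finitely generated ones. We quote two theorems of Cohn \cite[Ch.~2 and \S7.5]{CohnFree}, \cite[Ch.~4]{CohnSkew}: the free algebra $F$ is a fir, in particular a semifir; and for any semifir, the universal localization at the set of all full matrices is a skew field into which the semifir embeds. So $L$ is a skew field containing $F$. We call it the \emph{free skew field} on $X$ over $k$. Beyond this, we use only (U), (U$'$) and the description of the generators.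

\begin{lemma}\label{lem:size}
The field $k$ is central in $L$, and $|L|=|X|$.
\end{lemma}

\begin{proof}
For $0\neq\lambda\in k$, the map $a\mapsto\lambda a\lambda^{-1}$ is an endomorphism of $L$ that is the identity on $F$, hence on $L$ by (U$'$). Since $X$ is infinite, there are $|X|$ words in $X$, and since $|k|\le|X|$, there are $|X|$ finite $k$-linear combinations of words. So $|F|=|X|$, there are $|X|$ matrices over $F$, and $L$ is generated as a ring by at most $|X|$ elements. As $X\subseteq L$, we get $|L|=|X|$.
\end{proof}

\subsection*{The endomorphism}
To extend an endomorphism of $F$ to $L$ we must know that it preserves fullness. A left inverse guarantees this, since it carries a factorization of the image back to a factorization of the original matrix.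

\begin{lemma}\label{lem:S}
There is a unique endomorphism $S$ of $L$ that fixes $k$ elementwise and extends $\sigma$. It maps full matrices over $F$ to full matrices over $F$. If $y\in X\setminus\sigma(X)$, then $y\notin S(L)$. If $\sigma$ is bijective, then $S$ is an automorphism.
\end{lemma}

\begin{proof}
Let $S\colon F\to F$ be the $k$-algebra map with $S(x)=\sigma(x)$ for $x\in X$. Since $\sigma$ is injective, there is a $k$-algebra map $\rho\colon F\to F$ with $\rho(\sigma(x))=x$ for $x\in X$ and $\rho(y)=0$ for $y\in X\setminus\sigma(X)$, and $\rho S=\mathrm{id}_F$. If $S(A)=PQ$ with inner size $r<n$, then $A=\rho(P)\rho(Q)$ is not full. So $S$ preserves fullness, the composite $F\xrightarrow{S}F\subseteq L$ inverts full matrices, and by (U) it extends uniquely to $S\colon L\to L$.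

Let $y\in X\setminus\sigma(X)$. Elements of $S(L)$ should not involve $y$, but an element of $L$ has many expressions, so we detect $y$ by a symmetry. Let $\theta$ be the $k$-algebra endomorphism of $F$ with $\theta(y)=y+1$ that fixes all other variables. It has the inverse given by $y\mapsto y-1$, so by the argument above it preserves fullness and extends to an endomorphism $\theta$ of $L$. For $x\in X$ we have $\sigma(x)\neq y$, so $\theta S(x)=S(x)$. Hence $\theta S$ and $S$ agree on $F$, and by (U$'$) on $L$. Thus $\theta$ fixes $S(L)$ elementwise, whereas $\theta(y)=y+1\neq y$.

If $\sigma$ is bijective, the first part applied to $\sigma^{-1}$ gives an endomorphism $S'$ of $L$, and $SS'=S'S=\mathrm{id}$ on $F$, hence on $L$ by (U$'$).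
\end{proof}

Injectivity of $\sigma$ is necessary: if $\sigma(x)=\sigma(x')$ with $x\neq x'$, an extension $S$ would kill $x-x'\neq0$, which is impossible for an endomorphism of a skew field.

\subsection*{The derivation}
On $F$ nothing restricts the values of an $S$-derivation on the variables. For $x\ne x'$ the product rule gives $D(xx')=\sigma(x)D(x')+D(x)x'$ and $D(x'x)=\sigma(x')D(x)+D(x')x$, and these need not agree, so the constraint \eqref{eq:comm} has disappeared. The difficulty is to extend $D$ to $L$. The product rule forces $D(a^{-1})=-S(a)^{-1}D(a)a^{-1}$, but it is not apparent that different expressions of one element of $L$ receive the same value. Property (U) would settle this if $D$ were a homomorphism, and $D$ can be encoded in one. Let $T$ be the ring of upper triangular $2\times2$ matrices over $L$. Since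
\begin{equation}\label{eq:tri}
\begin{pmatrix}S(a)&D(a)\\0&a\end{pmatrix}\begin{pmatrix}S(b)&D(b)\\0&b\end{pmatrix}
=\begin{pmatrix}S(ab)&S(a)D(b)+D(a)b\\0&ab\end{pmatrix},
\end{equation}
a map $D\colon L\to L$ is an $S$-derivation whenever $a\mapsto\left(\begin{smallmatrix}S(a)&D(a)\\0&a\end{smallmatrix}\right)$ is a ring homomorphism $L\to T$.

\begin{lemma}\label{lem:D}
For every map $\delta\colon X\to L$ there is an $S$-derivation $D$ of $L$ with $D|_X=\delta$ and $D(k)=0$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:size}, $T$ is a $k$-algebra through the scalar matrices. Let $\varphi\colon F\to T$ be the $k$-algebra homomorphism with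
\[
\varphi(x)=\begin{pmatrix}S(x)&\delta(x)\\0&x\end{pmatrix}\qquad(x\in X).
\]
The maps $\pi_1,\pi_2\colon T\to L$ that take the first and the second diagonal entry are $k$-algebra homomorphisms. Comparing values on $X$, we find $\pi_1\varphi(a)=S(a)$ and $\pi_2\varphi(a)=a$ for $a\in F$.

An $n\times n$ matrix over $T$ is given by a triple $(A_1,C,A_2)$ of $n\times n$ matrices over $L$, which collect the top left, top right and bottom right entries, and
\[
(A_1,C,A_2)(A_1',C',A_2')=(A_1A_1',\;A_1C'+CA_2',\;A_2A_2').
\]
The identity is $(I,0,I)$. If $A_1$ and $A_2$ are invertible over $L$, this rule shows that $(A_1^{-1},\,-A_1^{-1}CA_2^{-1},\,A_2^{-1})$ is a two-sided inverse of $(A_1,C,A_2)$: the middle entries of the two products are $-CA_2^{-1}+CA_2^{-1}=0$ and $A_1^{-1}C-A_1^{-1}C=0$. For a full matrix $A$ over $F$ we have $\varphi(A)=(S(A),C,A)$ for some $C$. Both $A$ and $S(A)$ are full by Lemma~\ref{lem:S}, hence invertible over $L$. So $\varphi(A)$ is invertible over $T$, and by (U) the map $\varphi$ extends to a ring homomorphism $\Phi\colon L\to T$.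

By (U$'$), $\pi_1\Phi=S$ and $\pi_2\Phi=\mathrm{id}_L$. Let $D(a)$ be the top right entry of $\Phi(a)$. Then $D$ is additive, it satisfies the product rule by \eqref{eq:tri}, it equals $\delta$ on $X$, and it vanishes on $k$ because $\Phi(\lambda)$ is a scalar matrix for $\lambda\in k$.
\end{proof}

\section{Solving all linear equations}\label{sec:choice}

A variable can be made to solve an equation. To solve $D^2(v)+c_1D(v)+c_0v=d$, say, take two variables $v_0,v_1\in X$ and prescribe $\delta(v_0)=v_1$ and $\delta(v_1)=d-c_0v_0-c_1v_1$. Then $D^2(v_0)=D(v_1)=d-c_0v_0-c_1D(v_0)$, and $v_0\neq0$ even when $d=0$. One might expect that adjoining solutions creates new equations, so that the construction has to be iterated. This does not happen here. The skew field $L$, and with it the list of equations, is fixed before $D$ is chosen, and there are exactly as many equations as variables. The coefficients of an equation may involve the very variables that are assigned to it; this is harmless because $\delta$ in Lemma~\ref{lem:D} is arbitrary.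

\begin{lemma}\label{lem:delta}
There is an $S$-derivation $D$ of $L$ with $D(k)=0$ that satisfies \eqref{eq:star} with $K=L$.
\end{lemma}

\begin{proof}
Let $E$ be the set of tuples $e=(n;c_0,\dots,c_n;d)$ with $n=n(e)\ge1$, $c_i,d\in L$ and $c_n\neq0$. Since $|L|=|X|$ is infinite, $|E|=|X|$, and the disjoint union $\bigsqcup_{e\in E}\{0,\dots,n(e)-1\}$ also has cardinality $|X|$. A bijection of this set with $X$ partitions $X$ into blocks $\{v^e_0,\dots,v^e_{n-1}\}$ of $n=n(e)$ distinct variables, one block for each $e\in E$. For $e=(n;c_0,\dots,c_n;d)$ define
\[
\delta(v^e_i)=v^e_{i+1}\quad(0\le i<n-1),\qquad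
\delta(v^e_{n-1})=c_n^{-1}\Bigl(d-\sum_{i<n}c_iv^e_i\Bigr),
\]
and let $D$ be given by Lemma~\ref{lem:D}. Then $D^i(v_0^e)=v_i^e$ for $0\le i<n$, and $D^n(v_0^e)=\delta(v^e_{n-1})$. Therefore
\[
\sum_{i=0}^{n}c_iD^i(v_0^e)=\sum_{i<n}c_iv^e_i+\Bigl(d-\sum_{i<n}c_iv_i^e\Bigr)=d,
\]
and $v^e_0\in X$ is nonzero in $L$ because $F$ embeds in $L$.
\end{proof}

The hypotheses that $X$ is infinite and that $|X|\ge|k|$ enter through the count $|E|=|X|$: without either of them there are more equations than variables.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $L$ be the free skew field on $X$ over $k$, let $S$ and $D$ be given by Lemmas~\ref{lem:S} and~\ref{lem:delta}, and put $R=L[t;S,D]$. Then $|L|=|X|$ by Lemma~\ref{lem:size}. We saw at the start of Section~\ref{sec:ore} that $R$ is a domain in which every left ideal is principal, and the rest of (1) is Proposition~\ref{prop:star}. If $\sigma$ is not surjective, choose $y\in X\setminus\sigma(X)$. Then $y\notin S(L)$ by Lemma~\ref{lem:S}, and by Lemma~\ref{lem:right}(2) the ring $R$ is neither right Ore nor right PCI. Exchanging sides, $R^{\mathrm{op}}$ is a right PCI-domain that is not left PCI.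
\end{proof}

\begin{remark}
If $\sigma$ is bijective, then $S$ is an automorphism by Lemma~\ref{lem:S}, and $R$ is a PCI-domain on both sides by Theorem~\ref{thm:sharp}(3). So the ring constructed here is right PCI exactly when $\sigma$ is surjective. Since $k$ is central in $L$, $S$ fixes $k$ and $D(k)=0$, the field $k$ is central in $R$, so $R$ is a $k$-algebra, and $|R|=|L|=|X|$. Every infinite set has an injective self-map that is not surjective. Hence the left Ore condition, which by Theorem~\ref{thm:sharp}(1) is the only obstruction to a right PCI-domain being left PCI, fails for right PCI-domains that are algebras over any given field $k$, have any given infinite cardinality at least $|k|$, and have all their right ideals principal.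
\end{remark}

\begin{thebibliography}{9}

\bibitem{CohnFree}
P.~M. Cohn, \emph{Free Rings and Their Relations}, 2nd ed., Academic Press, 1985.

\bibitem{CohnSkew}
P.~M. Cohn, \emph{Skew Fields}, Cambridge University Press, 1995.

\end{thebibliography}
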